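# Orbit sizes and the derived length of $O_p(G)$

All groups are finite, with one announced exception in Section 11. Groups act on the right, $x^g=g^{-1}xg$, and $[x,y]=x^{-1}y^{-1}xy$. The logarithm $\log_2$ has base $2$. The derived length of a solvable group $H$ is $\mathrm{dl}(H)$; its derived series is $H=H^{(0)}\ge H^{(1)}\ge\cdots$.

## 1. Signed permutations over $\mathbb F_3$

Let $W_1=\{\pm1\}$ act on $\mathbb F_3$ by multiplication. The orbits are $\{0\}$ and $\{1,-1\}$, so two orbit sizes occur, $1$ and $2$. The group is abelian: its derived length is $1$.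

Next let $W_2$ be the group of all $2\times2$ signed permutation matrices, acting on row vectors in $\mathbb F_3^2$. It is dihedral of order $8$, its derived subgroup is $\{\pm I\}$, and $\mathrm{dl}(W_2)=2$. The orbits are
$$\{0\},\qquad O_1=\{(\pm1,0),(0,\pm1)\},\qquad O_2=\{(\pm1,\pm1)\},$$
of sizes $1,4,4$. Again only two different sizes occur.

Now let $W_3=(W_2\times W_2)\rtimes\langle\tau\rangle$ act on $\mathbb F_3^4=\mathbb F_3^2\oplus\mathbb F_3^2$, each factor $W_2$ acting on its own summand and $\tau$ exchanging the two summands. An orbit is determined by the unordered pair of $W_2$-orbits in which the two halves of a vector lie. For the pairs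
$$\{0,0\},\ \{0,O_1\},\ \{0,O_2\},\ \{O_1,O_1\},\ \{O_2,O_2\},\ \{O_1,O_2\}$$
the orbit sizes are $1,\ 8,\ 8,\ 16,\ 16,\ 32$, which add up to $81$ as they should. Four sizes occur. We shall see in Section 3 that $\mathrm{dl}(W_3)=3$.

So the derived lengths $1,2,3$ come with $2,2,4$ orbit sizes. How large can the derived length be when the number of orbit sizes is given?

## 2. Counting orbit sizes

**Definition.** Let $G$ act on a finite set or module $V$. Then $n(G,V)$ is the number of distinct sizes of $G$-orbits on $V$. Since the orbit of $v$ has size $|G:C_G(v)|$, this is also the number of distinct orders $|C_G(v)|$, $v\in V$.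

For a prime $p$, $O_p(G)$ is the largest normal $p$-subgroup of $G$. A $p'$-group is a group of order prime to $p$. The following theorem of Isaacs is known: if $G$ acts by automorphisms on an abelian $p'$-group $V$ and $P=O_p(G)$, then
$$\mathrm{dl}(P/C_P(V))\le n(G,V)+1 .$$
In our example with $W_3$ it gives $3\le5$. For comparison, it is also known that there are universal constants $C_1,C_2$ such that $\mathrm{dl}(G)\le C_1\log n(G,V)+C_2$ for every *solvable* $G$ acting faithfully and irreducibly on a finite $G$-module $V$. In Isaacs's theorem $G$ need not be solvable and $V$ need not be irreducible, and the bound is linear.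

**Problem.** Are there universal constants $C_1,C_2$ such that for every prime $p$, every finite group $G$ (not necessarily solvable) acting by automorphisms on a finite abelian $p'$-group $V$, and $P=O_p(G)$,
$$\mathrm{dl}(P/C_P(V))\le C_1\log n(G,V)+C_2\ ?$$

The answer is yes. First we see why nothing better than a logarithm can be expected.

## 3. Iterated wreath products

**Proposition C.** For each prime $p$ and each $r\ge1$ there are a $p$-group $G=O_p(G)$ and a finite faithful $G$-module $V$ of order prime to $p$ with $\mathrm{dl}(G)=r$ and $n(G,V)\le p^r$. In particular (take $p=2$) any universal bound $C_1\log_2 n+C_2$ has $C_1\ge1$.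

*Proof.* We continue the construction of Section 1. Let $q\equiv1$ mod $p$ be a prime (one exists by Dirichlet's theorem). Let $W_1\le\mathbb F_q^\times$ be the subgroup of order $p$, acting on $V_1=\mathbb F_q$. Let $W_{r+1}=W_r\wr C_p$ act on $V_{r+1}=V_r^{\,p}$: the base group $W_r^{\,p}$ acts coordinatewise and $C_p=\langle\tau\rangle$ permutes the $p$ coordinates cyclically. If $W_r$ is faithful on $V_r$, then $W_{r+1}$ is faithful on $V_{r+1}$: an element acting trivially preserves each coordinate subspace, hence lies in the base group, and then each of its coordinates is $1$. From $|W_1|=p$ and $|W_{r+1}|=p\,|W_r|^p$ we get $|W_r|=p^{(p^r-1)/(p-1)}$.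

We show $\mathrm{dl}(W_{r+1})=\mathrm{dl}(W_r)+1$. Since $W_{r+1}/W_r^{\,p}$ is abelian, $W_{r+1}'\le W_r^{\,p}$, so $\mathrm{dl}(W_{r+1}')\le\mathrm{dl}(W_r)$. Conversely, for $w\in W_r$,
$$[(w,1,\dots,1),\tau]=(w,1,\dots,1)^{-1}\,(w,1,\dots,1)^{\tau}$$
has first coordinate $w^{-1}$, because $\tau$ moves the first coordinate to another place. So $W_{r+1}'$ projects onto $W_r$ in the first coordinate and $\mathrm{dl}(W_{r+1}')\ge\mathrm{dl}(W_r)$. Hence $\mathrm{dl}(W_r)=r$ for all $r$.

Orbit sizes are powers of $p$ dividing $|W_r|$, so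
$$n(W_r,V_r)\le\frac{p^r-1}{p-1}+1\le p^r .$$
Also $O_p(W_r)=W_r$ and $p\nmid|V_r|$. For $p=2$ we get $0\le\log_2 n(W_r,V_r)\le r=\mathrm{dl}(W_r)$. A bound $C_1\log_2 n+C_2$ therefore forces $r\le\max(C_1,0)\,r+C_2$ for all $r\ge 1$. Dividing by $r$ and letting $r\to\infty$ gives $\max(C_1,0)\ge1$, i.e. $C_1\ge1$. $\square$

## 4. Chains of stabilizers

To show that many orbit sizes occur, we shall exhibit stabilizers that get strictly smaller.

**Definition.** For $G$ acting on $V$, let $h(G,V)$ be the largest $t$ for which there are $v_0,\dots,v_t\in V$ with $C_G(v_0)>C_G(v_1)>\dots>C_G(v_t)$.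

The subgroups in such a chain have distinct orders, so
$$n(G,V)\ge h(G,V)+1. \tag{1}$$

*Examples.* For $W_2$ on $\mathbb F_3^2$ the stabilizers have orders $8$ and $2$ only, so $h=1$, $n=2$. For $W_2$ on $\mathbb F_5^2$ (same matrices) the vector $(1,0)$ has stabilizer $\langle\mathrm{diag}(1,-1)\rangle$ and $(1,2)$ has trivial stabilizer. The $24$ nonzero vectors form two orbits of size $4$ on the axes, two of size $4$ among the $(a,\pm a)$, and one of size $8$. So $n=3$ and $h=2$. The inequality (1) can be strict: let $C_2\times C_3$ act on $\mathbb F_7\oplus\mathbb F_7$, with $C_2$ acting faithfully by scalars on the first summand and $C_3$ on the second. The stabilizers are the whole group, $C_3$, $C_2$ and $1$, so $n=4$ but $h=2$.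

**Theorem A.** Let $p$ be a prime, $G$ a finite group acting by automorphisms on a finite abelian $p'$-group $V$, and $P$ any normal $p$-subgroup of $G$ (e.g. $P=O_p(G)$). If $P$ acts nontrivially on $V$, then
$$\mathrm{dl}(P/C_P(V))\le 5\log_2 h(G,V)+6\le 5\log_2\big(n(G,V)-1\big)+6 .$$
Consequently $\mathrm{dl}(P/C_P(V))\le 5\log_2 n(G,V)+6$ always.

So $C_1=5$, $C_2=6$ answer the Problem (with base $2$).

**Corollary B.** If $\gcd(|F(G)|,|V|)=1$, then $\mathrm{dl}(F(G)/C_{F(G)}(V))\le 5\log_2 n(G,V)+6$. In particular $\mathrm{dl}(F(G))\le 5\log_2 n(G,V)+6$ for every finite group $G$, solvable or not, and every finite faithful completely reducible $G$-module $V$ over a finite field.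

Here $F(G)$ is the Fitting subgroup, the product of all $O_p(G)$, and $V$ is a finite abelian group on which $G$ acts by automorphisms. The constant $5$ is not claimed to be optimal: Theorem A and Proposition C together only place the best $C_1$ (base $2$) in $[1,5]$.

The textbook facts we rely on are these.

1. *Class and derived length.* With $\gamma_1(X)=X$, $\gamma_{i+1}(X)=[\gamma_i(X),X]$ one has $[\gamma_i(X),\gamma_j(X)]\le\gamma_{i+j}(X)$, hence $X^{(s)}\le\gamma_{2^s}(X)$. If $X$ has class $\le c$ with $c\ge1$, take $s=\lfloor\log_2c\rfloor+1$; then $2^s\ge c+1$, so $X^{(s)}=1$ and $\mathrm{dl}(X)\le1+\log_2c$. A $p$-group of order at most $p^N$, $N\ge1$, has class at most $N$, so its derived length is at most $1+\log_2N$.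
2. *Coprime action.* If a $p$-element $x$ acts on an abelian $p'$-group $V$, then $V=C_V(x)\times[V,x]$.
3. *Maschke.* If $P$ is a $p$-group and $q\ne p$, every finite $\mathbb F_qP$-module is semisimple.
4. *Clifford.* If $V$ is an irreducible $G$-module and $A\trianglelefteq G$, then $V$ is the direct sum of its $A$-homogeneous components (each the sum of all simple $A$-submodules of one isomorphism type), and $G$ permutes these transitively.
5. *Schur.* An abelian group with a faithful simple module over a finite field is cyclic.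
6. *Frattini.* For a $p$-group $Q$ one has $Q'\le\Phi(Q)$, and $Q=H\,\Phi(Q)$ implies $Q=H$.
7. *Duality.* For a finite abelian group $A$ let $\hat A=\mathrm{Hom}(A,\mathbb C^\times)$, written additively; $\hat A\cong A$. For $B\le A$ put $B^\perp=\{\chi\in\hat A:\chi(B)=1\}$, and for $Y\le\hat A$ put $Y^\perp=\{a\in A:\chi(a)=1\ \forall\chi\in Y\}$. These maps are mutually inverse and reverse inclusions, $B^\perp\cong\widehat{A/B}$, and $\big(\bigcap B_i\big)^\perp=\sum B_i^\perp$.
8. A $p$-subgroup of $GL_k(p)$ has order at most $p^{k(k-1)/2}$.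

## 5. Reduction to a faithful irreducible module

**Lemma 1.** To prove the first inequality of Theorem A it suffices to prove $D\le5\log_2h+6$ in the following situation.

> (∗) $V$ is a faithful irreducible $\mathbb F_qG$-module, $q\ne p$ prime, $P\trianglelefteq G$ is a $p$-group, $D=\mathrm{dl}(P)\ge1$, $h=h(G,V)$.

*Proof.* Let $G,P,V$ be as in Theorem A, with $P$ nontrivial on $V$, and let $D=\mathrm{dl}(P/C_P(V))\ge1$.

**Step 1.** This step replaces $V$ by a vector space. For each prime $q$ dividing $|V|$ let $V_q$ be the Sylow $q$-subgroup of $V$, let $U_q$ be the subgroup of elements of $V$ of order dividing $q$, and put $U=\prod_qU_q$. We claim $C_P(U)=C_P(V)$. Let $x\in P$ centralize $U$. Then $V_q=C_{V_q}(x)\times[V_q,x]$. If $[V_q,x]\ne1$, it contains an element of order $q$; that element lies in $U_q$, so $x$ fixes it, contradicting $C_{V_q}(x)\cap[V_q,x]=1$. So $x$ centralizes every $V_q$, hence $V$.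

Since $\bigcap_qC_P(U_q)=C_P(U)$, the group $P/C_P(V)$ embeds in $\prod_qP/C_P(U_q)$. Each factor is a quotient of $P/C_P(V)$, so all derived lengths are at most $D$, and some $q$ has $\mathrm{dl}(P/C_P(U_q))=D$. As $V$ is a $p'$-group, $q\neq p$.

**Step 2.** This step passes to one $G$-orbit of $P$-isomorphism types. By Maschke $U_q$ is a semisimple $\mathbb F_qP$-module. Since $P\trianglelefteq G$, $G$ permutes the simple $P$-submodules of $U_q$ and their isomorphism classes. For a $G$-orbit $\mathcal O$ of classes let $W_{\mathcal O}$ be the sum of the simple $P$-submodules with class in $\mathcal O$. Then $U_q=\bigoplus_{\mathcal O}W_{\mathcal O}$ and each $W_{\mathcal O}$ is $G$-invariant. As in Step 1, some $\mathcal O$ has $\mathrm{dl}(P/C_P(W_{\mathcal O}))=D$.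

**Step 3.** This step finds an irreducible $G$-module on which $P$ loses nothing. Let $W$ be a simple $G$-submodule of $W_{\mathcal O}$. It contains a simple $P$-module $S$ with class in $\mathcal O$, hence also all $Sg$, $g\in G$; these represent every class in $\mathcal O$. An element of $P$ acts trivially on a semisimple $P$-module exactly when it acts trivially on each of its simple constituents, so $C_P(W)=C_P(W_{\mathcal O})$ and $\mathrm{dl}(P/C_P(W))=D$.

Replace $(G,P,V)$ by $(G/C_G(W),\,PC_G(W)/C_G(W),\,W)$. The new $P$ is isomorphic to $P/C_P(W)$, so its derived length is $D$. The stabilizers in $G$ of vectors of $W$ contain $C_G(W)$, so a chain for the new triple lifts to a chain of stabilizers for $G$ on $W\subseteq V$, and $h$ does not increase. A bound $D\le5\log_2h+6$ for the new triple gives it for the old one. $\square$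

From now on we are in (∗). As $D\ge1$, $G\ne1$; as $V$ is faithful and irreducible, the submodule $C_V(G)$ is not $V$, so
$$C_V(G)=0,\qquad h\ge1. \tag{2}$$

## 6. An abelian normal subgroup and its dual

Let $A$ be maximal among the abelian normal subgroups of $G$ contained in $P$. Since $1\ne Z(P)\trianglelefteq G$, we have $A\ne1$. Put $C=C_P(A)$. Then $C\trianglelefteq G$, and $A\le Z(C)$.

**Lemma 2.** $C$ has class at most $2$, so $\mathrm{dl}(C)\le2$.

*Proof.* Let $B$ be an abelian characteristic subgroup of $C$. Then $B\trianglelefteq G$, and $AB$ is abelian because $B\le C$ centralizes $A$. By maximality $AB=A$, so $B\le A\le Z(C)$. Suppose $C$ had class $c\ge3$. Then $2c-2\ge c+1$, so $[\gamma_{c-1}(C),\gamma_{c-1}(C)]\le\gamma_{2c-2}(C)=1$. Thus $\gamma_{c-1}(C)$ is abelian and characteristic, hence central, and $\gamma_c(C)=1$, a contradiction. $\square$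

**The components.** By Clifford, $V=\bigoplus_{\omega\in\Omega}V_\omega$, where the $V_\omega$ are the $A$-homogeneous components; $G$ permutes $\Omega$ transitively with $V_\omega g=V_{\omega g}$. Put $A_\omega=C_A(V_\omega)$. Three facts follow.

* $A/A_\omega$ is cyclic, since it acts faithfully on the simple constituent of $V_\omega$.
* An element $a\in A\setminus A_\omega$ fixes no nonzero vector of $V_\omega$. Indeed $C_{V_\omega}(a)$ is an $A$-submodule since $A$ is abelian. If it is nonzero, it contains a copy of the simple constituent of $V_\omega$; then $a$ is trivial on that constituent, so on $V_\omega$.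
* $\bigcap_\omega A_\omega=1$, since $V$ is faithful.

For $v=\sum_\omega v_\omega$ put $\mathrm{supp}(v)=\{\omega:v_\omega\ne0\}$. Then $\mathrm{supp}(vg)=\mathrm{supp}(v)g$. An element $a\in A$ fixes $v$ if and only if it fixes each $v_\omega$, so by the second fact
$$C_A(v)=\bigcap_{\omega\in\mathrm{supp}(v)}A_\omega . \tag{3}$$

**The dual picture.** Let $G$ act on $\hat A$ by $(\chi g)(a)=\chi(gag^{-1})$; this is a right action. Let $X_\omega=A_\omega^\perp$. It is isomorphic to the dual of $A/A_\omega$, hence cyclic. An element $a$ is trivial on $V_\omega g$ if and only if $gag^{-1}$ is trivial on $V_\omega$, so $A_{\omega g}=g^{-1}A_\omega g$, and therefore $X_\omega g=X_{\omega g}$. Duality turns $\bigcap A_\omega=1$ and (3) into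
$$\sum_{\omega}X_\omega=\hat A,\qquad C_A(v)=\Big(\sum_{\omega\in\mathrm{supp}(v)}X_\omega\Big)^\perp. \tag{4}$$
Moreover
$$X_\omega\not\le p\hat A\quad\text{for every }\omega. \tag{5}$$
Otherwise, by transitivity and since $p\hat A$ is $G$-invariant, all $X_\omega$ lie in $p\hat A$, so $\hat A=p\hat A$. As $\hat A$ is a $p$-group, this gives $\hat A=0$, contradicting $A\ne1$. Define $k\ge1$, the *rank* of $A$, by
$$p^k=|\hat A/p\hat A|=|\{a\in A:a^p=1\}| .$$

*Example.* Let $G=P=W_2$ on $\mathbb F_3^2$ and let $A$ be the group of diagonal matrices $\mathrm{diag}(\pm1,\pm1)$, which is its own centralizer. There are two components, the coordinate axes. $\hat A\cong(\mathbb Z/2)^2$, generated by the two diagonal entries $\chi_1,\chi_2$ as characters. $X_1=\langle\chi_1\rangle$, $X_2=\langle\chi_2\rangle$, and $k=2$.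

**Lemma 3.** Let $K=\{x\in P:X_\omega x=X_\omega\ \forall\omega\in\Omega\}$, let $L$ be the kernel of $P$ on $\Omega$, and $d=\mathrm{dl}(P/L)$. Then $C\le K$, $L\le K$, and
$$\mathrm{dl}(K)\le3,\qquad d\ge D-3. \tag{6}$$

*Proof.* $L\le K$ because $X_\omega x=X_{\omega x}$. An element of $P$ acts trivially on $\hat A$ if and only if it acts trivially on $A$, so $C$ is the kernel of $P$ on $\hat A$, and $C\le K$. Each $X_\omega$ is cyclic, so $\mathrm{Aut}(X_\omega)$ is abelian, and $K'$ acts trivially on each $X_\omega$. By (4) it acts trivially on $\hat A$, so $K'\le C$. With Lemma 2, $\mathrm{dl}(K)\le1+2=3$. Finally $D\le\mathrm{dl}(P/L)+\mathrm{dl}(L)\le d+3$. $\square$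

So if $D$ is large, then $P$ acts on the set $\Omega$ with large derived length $d$.

## 7. Adding one component at a time, and two obstructions

If $d$ is large, $\Omega$ is exponentially large: we shall see in Section 8 that $|\Omega|\ge p^d$. A chain of stabilizers whose length is a fixed power of $|\Omega|$ would give $d=O(\log h)$. The obvious way to produce a chain is to choose nonzero $u_i\in V_{\omega_i}$ for distinct $\omega_1,\omega_2,\dots$ and look at $C_G(u_1+\dots+u_i)$. Two things go wrong.

*The stabilizer may permute the components.* For $W_2$ on $\mathbb F_3^2$ the vector $(1,0)$ has stabilizer $\langle\mathrm{diag}(1,-1)\rangle$, and after adding the second component $(1,1)$ has stabilizer generated by the swap of coordinates. Neither contains the other. An element fixing a sum need not fix the summands.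

*Even $C_A$ may fail to drop.* Let $A$ be cyclic of order $2^e$, $e\ge2$, let $H=\mathrm{Aut}(A)$ and $G=A\rtimes H$, a $2$-group, and let $q\equiv1$ mod $2^e$ be a prime. Let $V$ have a basis $e_\chi$ over $\mathbb F_q$, indexed by the $2^{e-1}$ injective homomorphisms $\chi:A\to\mathbb F_q^\times$. Let $e_\chi a=\chi(a)e_\chi$ for $a\in A$ and $e_\chi b=e_{\chi b}$ for $b\in H$, where $(\chi b)(a)=\chi(bab^{-1})$. This is an action of $G$, because $e_\chi(bab^{-1})b=\chi(bab^{-1})e_{\chi b}=(\chi b)(a)e_{\chi b}=e_\chi ba$. It is irreducible, because the lines $\langle e_\chi\rangle$ are pairwise nonisomorphic $A$-modules and $H$ permutes them transitively (indeed regularly). It is faithful, because an element fixing all these lines lies in $A$. Also $C_G(A)=A$, so with $P=G$ this $A$ is a legitimate choice. There are $2^{e-1}$ components, yet $A_\omega=1$ for all $\omega$ and $C_A(v)=1$ for every $v\ne0$. The subgroup $A$ sees one drop and no more.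

The first obstruction is overcome by giving the summands different support sizes, and for this we need blocks of components. The second says that $\Omega$ alone is not enough: the elementary abelian group $E=\{x\in A:x^p=1\}$ has order $p^k$, so a chain inside $E$ has length at most $k$. When $k$ is large compared with $h$, the chain idea will work. When $k$ is small, $P$ acts on an abelian group of small rank, and we need another argument.

## 8. Many blocks and large rank

**Lemma 4.** Let $a=\lfloor d/4\rfloor$. Then $h\ge T:=\min\big(p^a,\lceil\sqrt k\,\rceil\big)$.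

*Proof.* If $a=0$, then $T=1$ and $h\ge1$ by (2). Let $a\ge1$.

**Step 1.** This step produces many large blocks. Let $Q_i=P^{(i)}\trianglelefteq G$. Since $G$ is transitive on $\Omega$ and permutes the $Q_i$-orbits, these have a common size $b_i$, a power of $p$. We claim
$$b_i\ge p\,b_{i+1}\qquad(0\le i<d). \tag{7}$$
Since $(P/L)^{(i)}\ne1$ for $i<d$, we have $Q_i\not\le L$, so $b_i>1$. Each $Q_{i+1}$-orbit lies in a $Q_i$-orbit, which is a union of such orbits of equal size, so $b_{i+1}$ divides $b_i$. If $b_{i+1}=b_i$, then $Q_{i+1}=Q_i'$ is transitive on each $Q_i$-orbit. So $Q_i=(Q_i)_\omega Q_i'$ with $(Q_i)_\omega$ the point stabilizer. As $Q_i'\le\Phi(Q_i)$, this gives $Q_i=(Q_i)_\omega$, so $b_i=1$, a contradiction. Since both are powers of $p$, (7) follows. (In particular $|\Omega|\ge b_0\ge p^d$, as promised.)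

Let $\Omega'$ be the set of $Q_{3a}$-orbits on $\Omega$; $G$ permutes $\Omega'$ transitively. By (7), and $d\ge4a$, each $B\in\Omega'$ has
$$|B|=b_{3a}\ge p^{d-3a}\ge p^a\ge T .$$
A single $P$-orbit on $\Omega$ splits into $b_0/b_{3a}$ members of $\Omega'$, so
$$m:=|\Omega'|\ge b_0/b_{3a}\ge p^{3a}\ge T^3 .$$
Put $V_B=\bigoplus_{\omega\in B}V_\omega$. Then $V=\bigoplus_{B\in\Omega'}V_B$ and $G$ permutes the $V_B$. Thus three quarters of the derived length paid for the number of blocks and one quarter for their size.

**Step 2.** This step sets up $E$ and says what we want to construct. Let $E=\{x\in A:x^p=1\}\trianglelefteq G$, so $|E|=p^k$. The group $E/(E\cap A_\omega)$ is elementary abelian and embeds in the cyclic group $A/A_\omega$, so its order is at most $p$. By (3),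
$$|E:C_E(v)|\le p^{|\mathrm{supp}(v)|}. \tag{8}$$
For $x\in E$ let $\Delta(x)=\{B\in\Omega':x\text{ acts nontrivially on }V_B\}$; then $\Delta(x^g)=\Delta(x)g$. Let $s=\min_{1\ne x\in E}|\Delta(x)|$. Since $V$ is faithful, $s\ge1$.

We shall construct distinct $B_1,\dots,B_T\in\Omega'$, vectors $u_i\in V_{B_i}$ with $|\mathrm{supp}(u_i)|=i$, and $x_i\in E$ such that $x_i$ fixes $u_1,\dots,u_{i-1}$ but not $u_i$. Once $x_i$ and $B_i\in\Delta(x_i)$ have been chosen, $u_i$ is easy: pick $\omega\in B_i$ with $x_i\notin A_\omega$, and any $u_i\in V_{B_i}$ with a support of size $i$ that contains $\omega$. This is possible since $i\le T\le|B_i|$. Then $x_i$ moves $u_i$, because it fixes no nonzero vector of $V_\omega$.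

**Step 3.** This step makes the choice when some element of $E$ moves few blocks, that is, $s<T$. Choose $1\ne x\in E$ with $|\Delta(x)|=s$, and a maximal family of pairwise disjoint translates $\Delta(x)g_1,\dots,\Delta(x)g_r$. Let $Y$ be their union, $|Y|=rs$. By maximality every translate $\Delta(x)g$ meets $Y$. On the other hand, for fixed $B$ the block $Bg$ takes each value in $\Omega'$ equally often as $g$ runs over $G$, so the average of $|\Delta(x)g\cap Y|$ over $g\in G$ is $s\cdot|Y|/m=rs^2/m$. An average of numbers that are all at least $1$ is at least $1$, hence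
$$r\ge\frac m{s^2}\ge\frac{T^3}{s^2}\ge T .$$
For $i\le T$ put $x_i=x^{g_i}$ and choose $B_i\in\Delta(x_i)=\Delta(x)g_i$. By disjointness the $B_i$ are distinct, and for $l\ne i$ we have $B_l\notin\Delta(x_i)$, so $x_i$ is trivial on $V_{B_l}$. In particular $x_i$ fixes $u_l$ for $l<i$.

**Step 4.** This step makes the choice when every nontrivial element of $E$ moves many blocks, that is, $s\ge T$. It is here that the rank enters. Suppose $u_1,\dots,u_{i-1}$ have been constructed, $i\le T$. By (8),
$$|E:C_E(u_1)\cap\dots\cap C_E(u_{i-1})|\le p^{1+2+\dots+(i-1)}=p^{i(i-1)/2}.$$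
Since $i\le\lceil\sqrt k\,\rceil$, we have $i-1<\sqrt k$, so $i(i-1)/2<(\sqrt k+1)\sqrt k/2\le k$. As $|E|=p^k$, there is $x_i\ne1$ in $E$ fixing $u_1,\dots,u_{i-1}$. Since $|\Delta(x_i)|\ge s\ge T>i-1$, some $B_i\in\Delta(x_i)$ differs from $B_1,\dots,B_{i-1}$.

**Step 5.** This step reads off the chain. Let $w_0=0$ and $w_i=u_1+\dots+u_i$. The $u_1,\dots,u_i$ are the nonzero components of $w_i$ with respect to $V=\bigoplus V_B$, so an element of $C_G(w_i)$ permutes them. It preserves the sizes of supports, and these are the distinct numbers $1,\dots,i$; so it fixes each $u_l$. Hence $C_G(w_i)=C_G(w_{i-1})\cap C_G(u_i)$, and $x_i\in C_G(w_{i-1})\setminus C_G(w_i)$. We obtain $C_G(w_0)>C_G(w_1)>\dots>C_G(w_T)$, so $h\ge T$. $\square$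

If $p^a\le h$, Lemma 4 is all we need. What remains is the case $k\le h^2$.

## 9. Small rank: nested block systems

Now $P/C$ acts faithfully on $\hat A$, which has rank $k\le h^2$. If $\hat A$ has exponent $p^e$, then filtering $\hat A$ by the $p^i\hat A$ bounds $|P/C|$ by $p$ to about $ek^2$, and fact 1 would give $\mathrm{dl}(P/C)\le1+\log_2(ek^2)$, roughly. That would suffice if $e$ were bounded by a power of $h$. It is not: let $G=A=P$ be cyclic of order $2^e$ acting faithfully by scalars on $\mathbb F_q$ with $q\equiv1$ mod $2^e$. Every nonzero vector has trivial stabilizer, so $h=1$, while $e$ is arbitrary.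

In that example the filtration is long, but nothing happens along it: there is only one $X_\omega$. We should count only the levels $i$ at which the subgroups $X_\omega$ begin to be told apart.

**Definition.** For $i\ge0$ write $\omega\sim_i\omega'$ if $X_\omega+p^i\hat A=X_{\omega'}+p^i\hat A$. Let $I=\{i\ge1:\ \sim_{i+1}\ \neq\ \sim_i\}$ and $f=|I|$.

These are $G$-invariant equivalence relations on $\Omega$, and $\sim_{i+1}$ refines $\sim_i$ (add $p^i\hat A$ to both sides). Since $p^i\hat A=0$ for large $i$, the set $I$ is finite.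

*Example.* Take $p=2$, $q=5$, $A=C_4\times C_4$, so $\hat A\cong(\mathbb Z/4)^2$, written as row vectors. Let $H$ be generated by
$$t=\begin{pmatrix}1&2\\0&1\end{pmatrix},\qquad t'=\begin{pmatrix}1&0\\2&1\end{pmatrix},\qquad \sigma=\begin{pmatrix}0&1\\1&0\end{pmatrix},$$
acting on $\hat A$ (hence on $A$). The $H$-orbit of $(1,0)$ is $\{(1,0),(1,2),(0,1),(2,1)\}$: $t$ exchanges the first two and fixes the others, $t'$ exchanges the last two and fixes the others, $\sigma$ exchanges the two pairs. Identifying the fourth roots of unity with $\mathbb F_5^\times$, let $G=P=A\rtimes H$ act on $\mathbb F_5^4$ with a basis indexed by these four characters, exactly as in the second example of Section 7. The four lines are the $A$-components and $C_G(A)=A$. Modulo $2\hat A$ the groups $\langle(1,0)\rangle$ and $\langle(1,2)\rangle$ agree, as do the other two, so $\sim_1$ has two classes of size $2$. Modulo $4\hat A=0$ the four groups are distinct, so $\sim_2$ is equality. Hence $I=\{1\}$ and $f=1$.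

**Lemma 5.** $f\le h$.

*Proof.* If $f=0$ there is nothing to show; let $f\ge1$.

**Step 1.** This step chooses one component for each level in $I$. Fix $\omega$. For $i\in I$ there are points that are $\sim_i$-equivalent but not $\sim_{i+1}$-equivalent; moving one of them to $\omega$ by an element of $G$, we get $\omega_i$ with $\omega_i\sim_i\omega$ and $\omega_i\not\sim_{i+1}\omega$. If $i>j$ are in $I$, then $i\ge j+1$, so $\omega_i\sim_{j+1}\omega\not\sim_{j+1}\omega_j$. So the points $\omega$ and $\omega_i$ ($i\in I$) are all distinct. Write $I=\{i_1>i_2>\dots>i_f\}$, choose nonzero $u\in V_\omega$ and $u_i\in V_{\omega_i}$, and put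
$$w_r=u+u_{i_1}+\dots+u_{i_r}\qquad(1\le r\le f).$$
We add the components that are closest to $\omega$ first.

**Step 2.** This step shows that stabilizers do not mix the components. Let $1\le r<f$, $j=i_{r+1}$, and let $B$ be the $\sim_{j+1}$-class of $\omega$. For $\ell\le r$ we have $i_\ell\ge j+1$, so $\omega_{i_\ell}\in B$. Hence $w_r\in\bigoplus_{\omega'\in B}V_{\omega'}$, while $u_j$ lies in the corresponding sum for another $\sim_{j+1}$-class. $G$ permutes these sums. So an element $g$ fixing $w_{r+1}=w_r+u_j$ either fixes both $w_r$ and $u_j$ or exchanges them. In the latter case $w_rg=u_j$, which is impossible because $|\mathrm{supp}(w_r)|=r+1\ge2>1=|\mathrm{supp}(u_j)|$. Thus $C_G(w_{r+1})=C_G(w_r)\cap C_G(u_j)$.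

**Step 3.** This step shows that the stabilizer drops. Suppose $C_G(w_{r+1})=C_G(w_r)$. Then $C_A(w_r)\le C_A(u_j)$, which by (4) means
$$X_{\omega_j}\le X_\omega+\sum_{\ell\le r}X_{\omega_{i_\ell}}\le X_\omega+p^{j+1}\hat A ,$$
the last inclusion because $\omega_{i_\ell}\sim_{j+1}\omega$. So $X_{\omega_j}+p^{j+1}\hat A\le X_\omega+p^{j+1}\hat A$. These two groups are $G$-conjugate, hence of equal order, hence equal. This contradicts $\omega_j\not\sim_{j+1}\omega$.

Finally $C_G(w_1)<G=C_G(0)$ because $C_V(G)=0$. So $C_G(0)>C_G(w_1)>\dots>C_G(w_f)$, and $h\ge f$. $\square$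

## 10. Powers that fix every $X_\omega$

Let $\varepsilon=1$ if $p$ is odd and $\varepsilon=2$ if $p=2$. Put $P_0=C_P(\hat A/p^\varepsilon\hat A)\trianglelefteq G$; clearly $C\le P_0$. (Why $p=2$ is treated differently will be seen in Section 11.) Elements of $P_0$ can move an $X_\omega$ only within its $\sim_1$-class. Taking a $p$-th power pushes the motion to a deeper level, and only $f$ levels are available.

**Lemma 6.** $x^{p^f}\in K$ for every $x\in P_0$.

*Proof.* Fix $\omega$ and let $\alpha$ generate $X_\omega$. By (5), $\alpha\notin p\hat A$. For $t\in P_0$ let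
$$i(t)=\sup\{i\ge0:\ \alpha t\in X_\omega+p^i\hat A\}\in\{0,1,2,\dots\}\cup\{\infty\}.$$

**Step 1.** This step shows that finite values of $i(t)$ lie in $I$. We have $\alpha t\in X_\omega+p^i\hat A$ if and only if $X_{\omega t}+p^i\hat A\le X_\omega+p^i\hat A$. The two sides have equal order, so this holds if and only if $\omega\sim_i\omega t$. Since $\alpha t\equiv\alpha$ mod $p\hat A$, $i(t)\ge1$. If $i(t)<\infty$, then $\omega\sim_{i(t)}\omega t$ and $\omega\not\sim_{i(t)+1}\omega t$, so $i(t)\in I$. If $i(t)=\infty$, then $\alpha t\in X_\omega$, so $X_\omega t=X_\omega$, and then also $i(t^p)=\infty$.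

**Step 2.** This step shows that $i(t^p)>i(t)$ when $i:=i(t)<\infty$. Write $\alpha t=c\alpha+p^i\beta$ with $c\in\mathbb Z$, $\beta\in\hat A$. As $\alpha t\equiv\alpha$ mod $p\hat A$ and $i\ge1$, we have $(c-1)\alpha\in p\hat A$. Since $\alpha\notin p\hat A$, this forces $c\equiv1$ mod $p$. We claim
$$\alpha t^m=c^m\alpha+p^i\sum_{s=0}^{m-1}c^{m-1-s}\,\beta t^s\qquad(m\ge1).$$
For $m=1$ this is the definition. Applying $t$ to the formula for $m$ gives
$$\alpha t^{m+1}=c^m(c\alpha+p^i\beta)+p^i\sum_{s=0}^{m-1}c^{m-1-s}\beta t^{s+1}=c^{m+1}\alpha+p^i\sum_{s=0}^{m}c^{m-s}\beta t^{s}.$$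
Now take $m=p$. Modulo $p\hat A$ we have $c\equiv1$ and $\beta t^s\equiv\beta$ (as $t\in P_0$), so the sum is $\equiv p\beta\equiv0$. Hence $\alpha t^p\in X_\omega+p^{i+1}\hat A$, that is, $i(t^p)\ge i+1$.

**Step 3.** This step counts. Consider the $f+1$ values $i(x),i(x^p),\dots,i(x^{p^f})$. By Step 2 the finite ones strictly increase, so they are distinct elements of $I$, and $|I|=f$. So not all are finite. By Step 1, once a value is infinite, all later ones are; hence $i(x^{p^f})=\infty$, i.e. $X_\omega x^{p^f}=X_\omega$. Since $\omega$ was arbitrary, $x^{p^f}\in K$. $\square$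

Let $S_0=\langle x^{p^f}:x\in P_0\rangle$. It is characteristic in $P_0$, hence normal in $P$, and Lemma 6 gives
$$S_0C\le K. \tag{9}$$
So $\mathrm{dl}(S_0C)\le3$, and it remains to bound the index of $S_0C$ in $P$ without any reference to the exponent of $A$.

## 11. The index of the subgroup generated by $p^f$-th powers

**Lemma 7.** $|P_0:S_0C|\le p^{fk^2}$.

The model is a statement about $p$-adic numbers. Let $\mathbb Z_p$ be the ring of $p$-adic integers and $U_j=1+p^j\mathbb Z_p$. Each quotient $U_j/U_{j+1}$ has order $p$. If $j\ge\varepsilon$, the $p$-th power map carries $1+p^jy$ to an element congruent to $1+p^{j+1}y$ mod $p^{j+2}$. Thus raising to the $p^f$-th power moves layer $j$ faithfully onto layer $j+f$, and modulo $U_J$ with $J\ge\varepsilon+f$ the $p^f$-th powers of $U_\varepsilon$ generate a subgroup that reaches every layer $j$ with $\varepsilon+f\le j<J$. So it misses at most $f$ layers, whatever $J$ is. For $p=2$ one must start at $j=2$: $3=1+2\cdot1$, but $3^2=9\not\equiv1+4$ mod $8$.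

To use this we lift the action of $P_0$ on $\hat A$ to $k\times k$ matrices over $\mathbb Z_p$. The groups of matrices below are infinite, but all indices we use are finite.

*Proof of Lemma 7.* Let $H_0\cong P_0/C$ be the group of automorphisms of $\hat A$ induced by $P_0$. Since $\hat A$ can be generated by $k$ elements, we may write $\hat A=\Lambda/\Lambda_0$ with $\Lambda=\mathbb Z_p^k$, and $p^e\Lambda\le\Lambda_0$ for some $e$. Let $R=\mathrm{End}(\Lambda)=M_k(\mathbb Z_p)$, acting on the right of $\Lambda$, and for $j\ge1$ let $U_j=1+p^jR$. This is the kernel of $GL_k(\mathbb Z_p)\to GL_k(\mathbb Z_p/p^j\mathbb Z_p)$: a matrix congruent to $1$ mod $p$ has a determinant that is a unit. So $U_j$ is a normal subgroup of $GL_k(\mathbb Z_p)$. Let $\mathcal D$ be the group of all $u\in U_\varepsilon$ with $\Lambda_0u=\Lambda_0$ that induce on $\hat A=\Lambda/\Lambda_0$ an element of $H_0$.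

**Step 1.** This step shows that the map $\mathcal D\to H_0$ is onto. Let $y\in H_0$, and let $\lambda_1,\dots,\lambda_k$ be a basis of $\Lambda$ with images $a_l\in\hat A$. By the definition of $P_0$, $a_ly-a_l\in p^\varepsilon\hat A$. Choose $\mu_l\in p^\varepsilon\Lambda$ mapping to $a_ly-a_l$ and define $u$ by $\lambda_lu=\lambda_l+\mu_l$. Then $u\in U_\varepsilon$, and for every $\lambda\in\Lambda$ the image of $\lambda u$ in $\hat A$ is the image of $\lambda$ followed by $y$. Hence $\Lambda_0u\le\Lambda_0$. As $\Lambda u=\Lambda$, we have $|\Lambda:\Lambda_0u|=|\Lambda u:\Lambda_0u|=|\Lambda:\Lambda_0|$, so $\Lambda_0u=\Lambda_0$. Thus $u\in\mathcal D$ induces $y$.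

**Step 2.** This step shows that deep congruence subgroups do not matter. Let $J\ge\max(e,\varepsilon)$ and $u\in U_J$. Then $\lambda u-\lambda\in p^J\Lambda\le\Lambda_0$ for all $\lambda\in\Lambda$. So $\Lambda_0u\le\Lambda_0$, with equality as in Step 1, and $u$ induces the identity on $\hat A$. Hence $U_J\le\mathcal D$ and $U_J$ maps to $1$ in $H_0$.

**Step 3.** This step sets up the layers. For $j\ge\varepsilon$ let $\mathcal D_j=\mathcal D\cap U_j$. The map $U_j\to R/pR$, $1+p^jy\mapsto y+pR$, is a homomorphism, since $(1+p^jy)(1+p^jz)=1+p^j(y+z)+p^{2j}yz$ and $j\ge1$; its kernel is $U_{j+1}$. Let $R_j\le R/pR$ be the image of $\mathcal D_j$. Then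
$$|R_j|=|\mathcal D_j:\mathcal D_{j+1}|=:p^{r_j},\qquad r_j\le k^2,$$
because $|R/pR|=p^{k^2}$.

**Step 4.** This step shows that the $p^f$-th power map carries layer $j$ into layer $j+f$ without loss. For $j\ge\varepsilon$ and $y\in R$,
$$(1+p^jy)^p\equiv1+p^{j+1}y\quad\text{mod }p^{j+2}R .$$
Indeed, if $p$ is odd, the remaining terms $\binom pl p^{lj}y^l$ with $2\le l\le p-1$ are divisible by $p^{2j+1}$, and the term $l=p$ by $p^{pj}$; both exponents are at least $j+2$ since $j\ge1$ and $p\ge3$. If $p=2$, the only other term is $2^{2j}y^2$, and $2j\ge j+2$ since $j\ge2$. Iterating, for $u=1+p^jy\in\mathcal D_j$,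
$$u^{p^f}\equiv1+p^{j+f}y\quad\text{mod }p^{j+f+1}R .$$
Let $N=\langle u^{p^f}:u\in\mathcal D\rangle\trianglelefteq\mathcal D$. If $j-f\ge\varepsilon$ and $u\in\mathcal D_{j-f}$ has image $y+pR$ in $R_{j-f}$, then $u^{p^f}\in N\cap\mathcal D_j$ has the same image $y+pR$ in $R_j$. So the image of $N\cap\mathcal D_j$ in $R_j$ contains $R_{j-f}$, and
$$|N\cap\mathcal D_j:N\cap\mathcal D_{j+1}|\ge p^{r_{j-f}}\qquad(j\ge\varepsilon+f).$$

**Step 5.** This step counts, with a telescoping that removes all dependence on $e$. Let $J\ge\max(e,\varepsilon+f)$. Since $\mathcal D=\mathcal D_\varepsilon$,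
$$|\mathcal D:\mathcal D_J|=p^{\sum_{j=\varepsilon}^{J-1}r_j},$$
and
$$|N\mathcal D_J:\mathcal D_J|=|N:N\cap\mathcal D_J|=\prod_{j=\varepsilon}^{J-1}|N\cap\mathcal D_j:N\cap\mathcal D_{j+1}|\ \ge\ \prod_{j=\varepsilon+f}^{J-1}p^{r_{j-f}}=p^{\sum_{j=\varepsilon}^{J-1-f}r_j}.$$
Dividing,
$$|\mathcal D:N\mathcal D_J|\le p^{\sum_{j=J-f}^{J-1}r_j}\le p^{fk^2}.$$
Under the surjection $\mathcal D\to H_0\cong P_0/C$ the subgroup $\mathcal D_J=U_J$ maps to $1$ by Step 2, and $N$ maps onto $\langle y^{p^f}:y\in H_0\rangle$, which corresponds to $S_0C/C$. A surjection does not increase indices, so $|P_0:S_0C|\le p^{fk^2}$. $\square$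

**Lemma 8.** $D\le4+\log_2\big((f+2)k^2\big)$.

*Proof.* We bound the index of $P_0$ in $P$ and add up. The group $P/C_P(\hat A/p\hat A)$ is isomorphic to a $p$-subgroup of $GL_k(p)$, so its order is at most $p^{k(k-1)/2}$. If $p$ is odd, $C_P(\hat A/p\hat A)=P_0$. If $p=2$, the group $C_P(\hat A/2\hat A)/P_0$ acts faithfully on $\hat A/4\hat A$ by maps $1+\varphi$ with $\varphi:\hat A/4\hat A\to2\hat A/4\hat A$ a homomorphism. Such a $\varphi$ kills $2\hat A/4\hat A$, since $\varphi(2z)=2\varphi(z)=0$. So it is determined by an element of $\mathrm{Hom}(\hat A/2\hat A,\,2\hat A/4\hat A)$. Both groups here are elementary abelian of rank at most $k$, so there are at most $2^{k^2}$ such maps. In all cases $|P:P_0|\le p^{k(k-1)/2+k^2}$, and with Lemma 7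
$$|P:S_0C|\le p^{k(k-1)/2+k^2+fk^2}\le p^{(f+2)k^2}.$$
By fact 1, $\mathrm{dl}(P/S_0C)\le1+\log_2\big((f+2)k^2\big)$. By (9) and (6), $\mathrm{dl}(S_0C)\le3$. $\square$

## 12. Proof of Theorem A

By Lemma 1 we may assume (∗). By Lemma 4, $h\ge\min(p^a,\lceil\sqrt k\,\rceil)$ with $a=\lfloor d/4\rfloor$. So one of two things happens.

**Case 1: $p^a\le h$.** Then $a\le\log_2h$. Since $d\le4a+3$, (6) gives
$$D\le d+3\le4a+6\le4\log_2h+6\le5\log_2h+6 .$$

**Case 2: $\lceil\sqrt k\,\rceil\le h$.** Then $k\le h^2$. By Lemma 5, $f\le h$, so $f+2\le3h$ because $h\ge1$. Lemma 8 gives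
$$D\le4+\log_2(3h\cdot h^4)=4+\log_23+5\log_2h<5\log_2h+6 .$$

So $D\le5\log_2h+6$ in both cases, which is the first inequality of Theorem A; the second follows from (1). If $P$ acts nontrivially, then $\log_2(n-1)\le\log_2n$ gives the last bound $\mathrm{dl}(P/C_P(V))\le 5\log_2 n(G,V)+6$. If $P$ acts trivially, the derived length is $0$ and that bound holds because $n(G,V)\ge1$. $\blacksquare$

## 13. The Fitting subgroup

*Proof of Corollary B.* Let $F=F(G)$. It is the direct product of the subgroups $O_p(G)$ for the primes $p$ dividing $|F|$. Hence $F/C_F(V)$ is the product of the images of the $O_p(G)$; these images are normal, of pairwise coprime orders, and isomorphic to $O_p(G)/C_{O_p(G)}(V)$. So the product is direct, and $\mathrm{dl}(F/C_F(V))$ is the maximum of the numbers $\mathrm{dl}(O_p(G)/C_{O_p(G)}(V))$ (and $0$ if $F=1$). Since $\gcd(|F|,|V|)=1$, $V$ is a $p'$-group for each of these $p$, and Theorem A applies to each.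

Now let $V$ be finite, faithful and completely reducible over a finite field of characteristic $q$. Let $W$ be an irreducible summand. The $q$-group $O_q(G)$ acting on the nonzero $q$-group $W$ has nonzero fixed points, and $C_W(O_q(G))$ is a $G$-submodule because $O_q(G)\trianglelefteq G$. So it is $W$. Hence $O_q(G)$ acts trivially on $V$, and $O_q(G)=1$ by faithfulness. Thus $q\nmid|F(G)|$, the hypothesis $\gcd(|F(G)|,|V|)=1$ holds, and $C_{F(G)}(V)=1$. The first part gives $\mathrm{dl}(F(G))\le5\log_2n(G,V)+6$. $\blacksquare$
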